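# Merris' inequality between a permanent and the permanents of its minors

## Three theorems about $\mathrm{per}(A(j|i))$

Throughout, $n\ge 2$ and $A=(a_{ij})$ is a real $n\times n$ matrix. Its permanent is
$$\mathrm{per}(A)=\sum_{\sigma\in S_n}\prod_{k=1}^n a_{k\sigma(k)},$$
that is, the determinant without the signs. We write $A(i|j)$ for the $(n-1)\times(n-1)$ matrix left after deleting row $i$ and column $j$. A real matrix is **doubly stochastic** if its entries are nonnegative and every row sum and every column sum is $1$. We put
$$p=\mathrm{per}(A),\qquad s_i=\sum_{j=1}^n \mathrm{per}(A(j|i)),\qquad \mathrm{padj}(A)_{ij}=\mathrm{per}(A(j|i)).$$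
So $s_i$ is the sum of the permanents of all minors that avoid column $i$, and $\mathrm{padj}(A)$ is the analogue for permanents of the adjugate matrix.

The following inequality was conjectured by R. Merris. The lecture proves it.

**Theorem 1 (Merris' conjecture).** If $A$ is doubly stochastic, then
$$\min_i s_i\le n\,\mathrm{per}(A).$$

**Theorem 2 (equality).** If $A$ is doubly stochastic, then $\min_i s_i=n\,\mathrm{per}(A)$ if and only if $\mathrm{per}(A(j|i))=\mathrm{per}(A)$ for all $i,j$.

**Theorem 3 (strengthening).** For every nonnegative $n\times n$ matrix $A$, the spectral radius satisfies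
$$\rho(\mathrm{padj}(A)\,A)\le n\,\mathrm{per}(A).$$
Consequently, for every positive vector $d$,
$$\min_i\frac1{d_i}\sum_j (Ad)_j\,\mathrm{per}(A(j|i))\le n\,\mathrm{per}(A).$$
In particular Merris' inequality needs only nonnegativity and unit row sums. The constant $n$ is best possible, with equality for $A=J_n$, the matrix with all entries $1/n$.

In plain words, Theorem 1 compares one number, the permanent, with $n$ column statistics. Fix a column $i$, cross it out, and add up the permanents of the $n$ square matrices obtained by crossing out one row as well. There is at least one column for which this sum is at most $n\,\mathrm{per}(A)$.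

There is another way to read $s_i$. The permanent is linear in each column, and it can be expanded along a column as a determinant can, with all signs positive. Expanding along column $i$ shows that $s_i$ is the permanent of $A$ with column $i$ replaced by the all-ones vector $\mathbf 1$. This reading guides the whole proof.

## Small and extreme matrices

**Order two.** A doubly stochastic $2\times2$ matrix has the form $\begin{pmatrix}a&1-a\\1-a&a\end{pmatrix}$ with $0\le a\le1$. The $1\times 1$ minors avoiding a column are the two entries of the other column, so $s_1=s_2=1$. On the other side,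
$$2\,\mathrm{per}(A)=2\bigl(a^2+(1-a)^2\bigr)=1+(2a-1)^2\ge1 .$$
The inequality holds, with equality exactly for $a=\tfrac12$. In that case all minors are $\tfrac12=\mathrm{per}(A)$, as Theorem 2 predicts.

**The identity.** For $A=I$ we have $\mathrm{per}(I(j|i))=1$ if $j=i$ and $0$ otherwise. So $s_i=1$, while $n\,\mathrm{per}(I)=n$.

**The flat matrix.** For $A=J_n$ we have $\mathrm{per}(J_n)=n!/n^n$, and each minor has permanent $(n-1)!/n^{n-1}=n!/n^n$. So $s_i=n\,\mathrm{per}(J_n)$, and equality holds.

**Half a cycle.** Let $A=\tfrac12(I+P)$ with $P$ the permutation matrix of a full $n$-cycle. Join row vertex $j$ to column vertex $k$ by one edge for $I_{jk}=1$ and by one edge for $P_{jk}=1$. The resulting bipartite graph is a cycle with $2n$ vertices. It has exactly two perfect matchings, so $\mathrm{per}(A)=2\cdot 2^{-n}$. Deleting one row vertex and one column vertex leaves two paths, one of them possibly empty. Since rows and columns alternate around the cycle, each path has an even number of vertices, and hence exactly one perfect matching. So every minor has permanent $2^{-(n-1)}=2\cdot2^{-n}=\mathrm{per}(A)$,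 and this is another case of equality.

**A matrix of order three with unequal $s_i$.** Take
$$M=\frac1{10}\begin{pmatrix}3&5&2\\3&5&2\\4&0&6\end{pmatrix}.$$
Its row and column sums are $1$. Expanding $10M$ along its last row gives $4\cdot20+0+6\cdot30=260$, so $\mathrm{per}(M)=0.26$ and $3\,\mathrm{per}(M)=0.78$. The permanents of the minors of $10M$ avoiding column $1$ are $30,30,20$; those avoiding column $2$ are $26,26,12$; those avoiding column $3$ are $20,20,30$. Hence
$$(s_1,s_2,s_3)=(0.80,\;0.64,\;0.70).$$
Here $s_1=0.80>0.78$. So the minimum in Theorem 1 cannot be replaced by the maximum: a proof has to allow some $s_i$ to be too large.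

## Replacing one column by another

Let $a_1,\dots,a_n$ be the columns of a nonnegative matrix $A$. For $i,k\in\{1,\dots,n\}$ let $F_{ik}$ be the permanent of the matrix obtained from $A$ by replacing column $i$ with $a_k$. Expansion along column $i$ gives
$$F_{ik}=\sum_j \mathrm{per}(A(j|i))\,a_{jk},\qquad F_{ii}=p,\qquad F=\mathrm{padj}(A)\,A. \tag{1}$$
For example, if $n=2$ and $A=\begin{pmatrix}a&b\\c&d\end{pmatrix}$, then
$$\mathrm{padj}(A)=\begin{pmatrix}d&b\\c&a\end{pmatrix},\qquad F=\begin{pmatrix}ad+bc&2bd\\2ac&ad+bc\end{pmatrix}.$$
For determinants the off-diagonal entries would vanish, because a repeated column kills a determinant. For permanents they do not, and they carry the information we need.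

If the row sums of $A$ are $1$, then (1) gives
$$\sum_k F_{ik}=\sum_j\mathrm{per}(A(j|i))\sum_k a_{jk}=s_i. \tag{2}$$
So $s_i$ is a sum of $n$ numbers $F_{ik}$, one of which is $p$. Theorem 1 would follow if the others were at most $p$, at least on average.

**First attempt: $F_{ik}\le p$.** This would give $s_i\le np$ for every $i$, which the matrix $M$ rules out. Indeed
$$10^3F(M)=\begin{pmatrix}260&300&240\\204&260&176\\240&200&260\end{pmatrix},$$
and $F_{12}>p$.

**Second attempt: $F_{ik}+F_{ki}\le 2p$.** This is weaker, and summed over all pairs it would still give $\sum_i s_i\le n^2p$ and therefore Theorem 1. It fails too. Take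
$$N=\frac18\begin{pmatrix}3&4&1\\3&4&1\\2&0&6\end{pmatrix},\qquad 8^3F(N)=\begin{pmatrix}160&192&96\\132&160&76\\96&64&160\end{pmatrix}.$$
$N$ is doubly stochastic; the permanents of the minors of $8N$ are $24,24,8$ (avoiding column $1$), $20,20,6$ (avoiding column $2$) and $8,8,24$ (avoiding column $3$), and (1) then gives the displayed $F$. Now $192+132=324>320$, so $F_{12}+F_{21}>2p$.

**Third attempt: $F_{ik}F_{ki}\le p^2$.** This one is true; we prove it in Lemma 3. In $N$ it reads $192\cdot132=25344\le25600=160^2$. But the product inequality alone does not imply the theorem. Consider, just as an array of numbers,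
$$p\begin{pmatrix}1&x&1/x\\1/x&1&x\\x&1/x&1\end{pmatrix},\qquad x>0,\ x\ne1.$$
Its diagonal is $p$ and its opposite entries multiply to exactly $p^2$, yet every row sum is $p(1+x+1/x)>3p$. So we must use something that links the sizes of $F_{ik}$ and $F_{ki}$ to the row sums $s_i$ and $s_k$.

## The weights $s_k/s_i$

Suppose $A$ has unit row sums and all $s_i>0$. Look at the weighted sum $\sum_k F_{ik}s_k/s_i$. By (2) the numbers $F_{ik}/s_i$, for $k=1,\dots,n$, are nonnegative with sum $1$, so this is a weighted average of $s_1,\dots,s_n$, and it is at least $\min_k s_k$. Summing over $i$, we see that Theorem 1 will follow from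
$$\sum_{i,k}F_{ik}\frac{s_k}{s_i}\le n^2p .$$
The weights of $(i,k)$ and $(k,i)$ are reciprocal, and the diagonal terms are $p$. So it suffices to prove, pair by pair,
$$F_{ik}\frac{s_k}{s_i}+F_{ki}\frac{s_i}{s_k}\le2p\qquad(i\ne k).$$
Test this on the pair $(1,2)$ of $N$, which defeated the second attempt. There $64\,s=(56,46,40)$, and after multiplication by $8^3$ the left side is
$$192\cdot\frac{46}{56}+132\cdot\frac{56}{46}=\frac{51264}{161}<\frac{51520}{161}=320 .$$
The weights repair the inequality.

To see where such an inequality might come from, fix $i\ne k$ and the other $n-2$ columns of $A$, and let two columns vary. The permanent becomes a symmetric bilinear form $q$ in these two columns. The numbers $F_{ik},F_{ki},p,s_i,s_k$ are all values of $q$ on the three vectors $a_i,a_k,\mathbf 1$. A form with at most one positive eigenvalue puts a sign on the $3\times3$ Gram determinant of any three such vectors, and that sign is the inequality we want. The next two sections carry this out.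

## The signature of $\mathrm{per}[x,y,R]$

We write $\mathrm{per}[v_1,\dots,v_n]$ for the permanent of the matrix with columns $v_1,\dots,v_n$; it is linear in each $v_i$ and unchanged when the $v_i$ are permuted. A matrix inside the brackets stands for the list of its columns.

**Definition.** For a real $n\times(n-2)$ matrix $R$ put $q_R(x,y)=\mathrm{per}[x,y,R]$, for $x,y\in\mathbb R^n$. Choosing row $j$ for the entry from $x$ and row $l\neq j$ for the entry from $y$ gives $q_R(x,y)=x^TWy$, where $W$ is symmetric,
$$W_{jj}=0,\qquad W_{jl}=\mathrm{per}(R\text{ without rows }j,l)\quad(j\ne l).$$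

For $n=2$ the matrix $R$ is empty and $q_R(x,y)=x_1y_2+x_2y_1$. For $n=3$ and $R=c$ a single column,
$$W=\begin{pmatrix}0&c_3&c_2\\c_3&0&c_1\\c_2&c_1&0\end{pmatrix};$$
for $c=\mathbf 1$ the eigenvalues are $2,-1,-1$.

We need two facts of linear algebra about a symmetric bilinear form $q$ on $\mathbb R^m$. Its eigenvalues are those of its matrix.

**Fact A.** If $q$ has at most one positive eigenvalue, then $q$ is not positive definite on any 2-dimensional subspace. Conversely, if $q$ has two positive eigenvalues, it is positive definite on some 2-dimensional subspace.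

*Proof.* In the first case, the eigenvectors with eigenvalue $\le0$ span a space of dimension at least $m-1$. It meets every 2-dimensional subspace in a nonzero vector $x$, and $q(x,x)\le0$ there. In the second case, take the span of two orthogonal eigenvectors with positive eigenvalues. $\square$

**Fact B.** Let $q$ have at most one positive eigenvalue, let $q(c,c)>0$ and $q(v,c)=0$. Then $q(v,v)\le0$. If $q(v,v)=0$, then $q(v,y)=0$ for all $y$.

*Proof.* Let $H=\{x:q(x,c)=0\}$. Suppose $x\in H$ and $q(x,x)>0$. Then $x$ is not a multiple of $c$, since $x=\lambda c$ and $q(x,c)=0$ give $\lambda=0$. Also $q(\alpha x+\beta c,\alpha x+\beta c)=\alpha^2q(x,x)+\beta^2q(c,c)$, so $q$ is positive definite on a plane, against Fact A. Hence $q$ is negative semidefinite on $H$. If $v\in H$ and $q(v,v)=0$, the Cauchy–Schwarz inequality for semidefinite forms gives $q(v,y)^2\le q(v,v)q(y,y)=0$ for $y\in H$. A general $y$ is $y'+\lambda c$ with $\lambda=q(y,c)/q(c,c)$ and $y'\in H$, so $q(v,y)=q(v,y')+\lambda q(v,c)=0$. $\square$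

The next lemma is well known and is associated with the names Alexandrov, Egorychev and Falikman.

**Lemma 1.** If $R$ is entrywise positive, $W$ has exactly one positive and $n-1$ negative eigenvalues. If $R$ is nonnegative, $W$ has at most one positive eigenvalue.

*Proof.* The positive case is by induction on $n$. For $n=2$, $W=\begin{pmatrix}0&1\\1&0\end{pmatrix}$ has eigenvalues $1,-1$. Let $n\ge3$ and assume the positive case for $n-1$.

**Step 1: smaller forms inside $q_R$.** The purpose is to make the induction hypothesis usable. Let $c$ be the last column of $R$ and $R'$ the matrix of the remaining $n-3$ columns. For each $k$ put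
$$q_k(y,z)=\mathrm{per}[y,z,e_k,R'],$$
with $e_k$ the $k$-th unit vector. Expanding along the column $e_k$ deletes row $k$. So $q_k$ depends only on the coordinates $\ne k$ of $y,z$, and on these $n-1$ coordinates it is the form built from the positive matrix $R'$ without row $k$. By induction it has there one positive and $n-2$ negative eigenvalues, and in particular is nondegenerate. Also $q_k(c,c)>0$, being the permanent of a positive matrix.

**Step 2: $W$ is nonsingular.** Here we exclude the eigenvalue $0$. Let $Wx=0$. Then, by symmetry in the columns,
$$q_k(x,c)=\mathrm{per}[x,c,e_k,R']=\mathrm{per}[x,e_k,c,R']=q_R(x,e_k)=(Wx)_k=0 .$$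
Apply Fact B to $q_k$ on the coordinates $\ne k$. We get $q_k(x,x)\le0$; and if $q_k(x,x)=0$, then $x$ restricted to these coordinates is $q_k$-orthogonal to everything, hence $x_l=0$ for all $l\ne k$ by nondegeneracy. Write $c=\sum_kc_ke_k$. By linearity in the column $c$,
$$0=x^TWx=\mathrm{per}[x,x,c,R']=\sum_k c_k\,q_k(x,x).$$
All $c_k>0$ and all $q_k(x,x)\le0$, so $q_k(x,x)=0$ for every $k$. Thus for every $k$ we have $x_l=0$ for all $l\ne k$, and therefore $x=0$.

**Step 3: the signature does not depend on $R$.** It is then enough to compute it once. Join $R$ to the all-ones matrix by a segment; it stays in the convex set of positive matrices. Along it the ordered eigenvalues of $W$ vary continuously and, by Step 2, are never $0$. So the numbers of positive and of negative eigenvalues are constant. For $R$ all ones, $W=(n-2)!\,(\mathbf 1\mathbf 1^T-I)$ has the eigenvalue $(n-2)!\,(n-1)$ once and $-(n-2)!$ with multiplicity $n-1$. This finishes the positive case.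

**Step 4: nonnegative $R$.** We pass to the limit. For $\varepsilon>0$ add $\varepsilon$ to every entry of $R$. The second largest eigenvalue of the resulting $W$ is negative, so by continuity the second largest eigenvalue of the original $W$ is $\le0$. $\square$

## Gram determinants of three columns

**Lemma 2.** Let $W$ be a real symmetric matrix with at most one positive eigenvalue, let $\Gamma$ be the Gram matrix of vectors $x,y,z$ with respect to $W$, and suppose $x^TWx\ge0$. Then $\det\Gamma\ge0$ and $(x^TWy)^2\ge(x^TWx)(y^TWy)$.

*Proof.* **Step 1: $\Gamma$ inherits the restriction on positive eigenvalues.** For $\gamma\in\mathbb R^3$ let $L\gamma=\gamma_1x+\gamma_2y+\gamma_3z$, so that $\gamma^T\Gamma\gamma=(L\gamma)^TW(L\gamma)$. Suppose $\Gamma$ were positive definite on a 2-dimensional subspace $U$. For nonzero $\gamma\in U$ the value is positive, so $L\gamma\ne0$; thus $L$ is injective on $U$, and $W$ is positive definite on the 2-dimensional space $L(U)$. This contradicts Fact A. By Fact A again, $\Gamma$ has at most one positive eigenvalue. The same argument with $x,y$ only shows this for the leading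 $2\times2$ block of $\Gamma$.

**Step 2: the signs of the determinants.** Neither matrix is negative definite, since $\Gamma_{11}=x^TWx\ge0$. If $\det\Gamma<0$, then $\Gamma$ has no zero eigenvalue and an odd number of negative ones: either three, so that $\Gamma$ is negative definite, or one, so that it has two positive eigenvalues. Both are impossible, so $\det\Gamma\ge0$. If the determinant of the $2\times2$ block were positive, its two eigenvalues would be nonzero of the same sign, so the block would be positive or negative definite; both are impossible. So that determinant is $\le0$, which is the second claim. $\square$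

Now we apply this to two columns of $A$ and a third vector $u$. For Theorem 1 we shall need $u=\mathbf 1$, but Theorem 3 needs another choice, so we keep $u$ general.

**Lemma 3.** Let $A\ge0$, let $u\in\mathbb R^n$ be nonnegative, and set $t_i=\sum_ju_j\,\mathrm{per}(A(j|i))$. For $i\ne k$ let $R$ be $A$ without columns $i,k$, and $w=\mathrm{per}[u,u,R]\ge0$. Then $F_{ik}F_{ki}\le p^2$ and
$$F_{ki}\,t_i^2+F_{ik}\,t_k^2+w\,(p^2-F_{ik}F_{ki})\le2p\,t_it_k. \tag{3}$$

*Proof.* Let $q=q_R$; it is the permanent of $A$ with columns $i,k$ left free. Recall that $t_i$ is the permanent of $A$ with column $i$ replaced by $u$. By the symmetry of the permanent in its columns,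
$$q(a_i,a_k)=p,\quad q(a_i,a_i)=F_{ki},\quad q(a_k,a_k)=F_{ik},\quad q(a_i,u)=t_k,\quad q(a_k,u)=t_i,\quad q(u,u)=w .$$
Mind the indices: in $q(a_i,a_i)$ the column that has been replaced is column $k$, so this is $F_{ki}$; in $q(a_i,u)$ the column $a_i$ is still present and $u$ has taken the place of column $k$. By Lemma 1, $q$ has at most one positive eigenvalue, and $q(a_i,a_i)=F_{ki}\ge0$. So Lemma 2 applies to $x=a_i$, $y=a_k$, $z=u$. Its second claim is $p^2\ge F_{ki}F_{ik}$. Its first claim is
$$0\le\det\begin{pmatrix}F_{ki}&p&t_k\\p&F_{ik}&t_i\\t_k&t_i&w\end{pmatrix}=w(F_{ik}F_{ki}-p^2)-F_{ki}t_i^2-F_{ik}t_k^2+2p\,t_it_k ,$$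
which is (3). $\square$

**From pairs to the full sum.** Suppose all $t_i>0$. The term $w(p^2-F_{ik}F_{ki})$ is nonnegative. Dropping it from (3) and dividing by $t_it_k$ gives
$$F_{ik}\frac{t_k}{t_i}+F_{ki}\frac{t_i}{t_k}\le2p\qquad(i\ne k). \tag{4}$$
Sum over the $n(n-1)/2$ pairs $i<k$ and add the $n$ diagonal terms $F_{ii}=p$:
$$\sum_{i,k}F_{ik}\frac{t_k}{t_i}\le n(n-1)p+np=n^2p. \tag{5}$$

## Averaging the $s_k$: proof of Theorem 1

Let $A$ be doubly stochastic and take $u=\mathbf 1$, so that $t_i=s_i$.

**Step 1: positivity, so that we may divide.** By Birkhoff's theorem $A$ is a convex combination of permutation matrices. One of them, for a permutation $\sigma$, has a coefficient $\lambda>0$; then $a_{k\sigma(k)}\ge\lambda$ for all $k$ and $p\ge\lambda^n>0$. Since $0\le a_{ji}\le1$,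
$$s_i=\sum_j\mathrm{per}(A(j|i))\ge\sum_ja_{ji}\,\mathrm{per}(A(j|i))=p>0 .$$

**Step 2: the weighted average.** This compares (5) with the minimum. Let $s_{\min}=\min_is_i$. By (5), by $F_{ik}\ge0$, and by (2),
$$n^2p\ \ge\ \sum_i\frac1{s_i}\sum_kF_{ik}s_k\ \ge\ \sum_i\frac1{s_i}\,s_{\min}\sum_kF_{ik}=n\,s_{\min}. \tag{6}$$
Hence $s_{\min}\le np$. $\blacksquare$

## When all minors have the same permanent: proof of Theorem 2

If $\mathrm{per}(A(j|i))=p$ for all $i,j$, then $s_i=np$ for every $i$, and equality holds.

Conversely, let $A$ be doubly stochastic with $s_{\min}=np$. Then both ends of (6) are $n^2p$, so both inequalities in (6) are equalities. As before, $u=\mathbf 1$, $t_i=s_i$ and $p>0$.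

**Step 1: all $s_i$ are equal.** This comes from the second inequality in (6). Its two sides differ by $\sum_i\frac1{s_i}\sum_kF_{ik}(s_k-s_{\min})$, a sum of nonnegative terms, so every term vanishes. The term with $k=i$ is $p(s_i-s_{\min})/s_i$, and $p>0$. Hence $s_i=s_{\min}=np$ for all $i$.

**Step 2: $F_{ik}=p$ for all $i,k$.** This uses the first inequality in (6), which is (5), together with the $w$-term that we dropped. Equality in (5) means that the left sides of (4), each at most $2p$, add up to $2p$ times the number of pairs. So (4) is an equality for every pair. As $t_i=t_k$, this says $F_{ik}+F_{ki}=2p$. Insert this and $t_i=t_k=np$ into (3): the terms $F_{ki}t_i^2+F_{ik}t_k^2$ equal $2p\,t_it_k$, and what remains is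
$$w\,(p^2-F_{ik}F_{ki})\le0 .$$
Next, $w>0$. Indeed $w=\mathrm{per}[\mathbf 1,\mathbf 1,R]=\sum_{j\ne l}\mathrm{per}(R\text{ without rows }j,l)$. Since $p>0$, there are $n$ positive entries of $A$, one in each row and one in each column. Those lying in the $n-2$ columns of $R$ occupy distinct rows, and omitting the other two rows shows that one of these subpermanents is positive. (For $n=2$ simply $w=\mathrm{per}[\mathbf 1,\mathbf 1]=2$.) Hence $p^2\le F_{ik}F_{ki}$, and with Lemma 3, $F_{ik}F_{ki}=p^2$. Now
$$(F_{ik}-F_{ki})^2=(F_{ik}+F_{ki})^2-4F_{ik}F_{ki}=4p^2-4p^2=0,$$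
so $F_{ik}=F_{ki}=p$.

**Step 3: minors with the same row deleted agree.** We now go from values of $q$ on columns to values on unit vectors, which are the minors. Fix $i\ne k$, let $q=q_R$ as in Lemma 3, and let $v=a_i-a_k$. By Step 2,
$$q(a_k,a_k)=F_{ik}=p>0,\qquad q(v,a_k)=p-F_{ik}=0,\qquad q(v,v)=F_{ki}-2p+F_{ik}=0 .$$
By Lemma 1, $q$ has at most one positive eigenvalue, so Fact B with $c=a_k$ gives $q(v,y)=0$ for all $y\in\mathbb R^n$. Taking $y=e_j$ we get $q(a_i,e_j)=q(a_k,e_j)$. In $q(a_i,e_j)$ column $k$ has been replaced by $e_j$, so this value is $\mathrm{per}(A(j|k))$; likewise $q(a_k,e_j)=\mathrm{per}(A(j|i))$. Hence $\mathrm{per}(A(j|k))=\mathrm{per}(A(j|i))$ for every $j$.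

**Step 4: the common value is $p$.** By Step 3, $\mathrm{per}(A(j|i))=\pi_j$ does not depend on $i$. Expanding along row $j$ and using that its sum is $1$,
$$p=\sum_ia_{ji}\,\mathrm{per}(A(j|i))=\pi_j\sum_ia_{ji}=\pi_j .$$
So $\mathrm{per}(A(j|i))=p$ for all $i,j$. $\blacksquare$

By the computations in the second section, $J_n$ and $\tfrac12(I+P)$ are matrices of this kind.

## The spectral radius of $\mathrm{padj}(A)A$: proof of Theorem 3

In the proof of Theorem 1 the vector $\mathbf 1$ appeared because $A\mathbf 1=\mathbf 1$, so that $F\mathbf 1=s$. For a general nonnegative $A$ we replace $\mathbf 1$ by $u=Ad$ and choose $d$ so that $Fd$ is a multiple of $d$. Then (5) can be evaluated exactly.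

We use three textbook facts. By Perron's theorem, an entrywise positive square matrix $F$ has $\rho(F)>0$ and an entrywise positive eigenvector for the eigenvalue $\rho(F)$. The spectral radius is a continuous function of the entries. By Gelfand's formula, $\rho(F)=\lim_m\|F^m\|^{1/m}$ for any operator norm.

**Step 1: positive $A$.** This is where (5) is used. Let $A>0$. Then every $F_{ik}$ is the permanent of a positive matrix, so $F>0$. Choose $d>0$ with $Fd=\rho d$, $\rho=\rho(F)>0$. Put $u=Ad=\sum_kd_ka_k\ge0$. By (1),
$$t_i=\sum_j(Ad)_j\,\mathrm{per}(A(j|i))=(\mathrm{padj}(A)Ad)_i=(Fd)_i=\rho d_i>0 .$$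
Hence $t_k/t_i=d_k/d_i$, and (5) becomes
$$n^2p\ \ge\ \sum_i\frac1{d_i}\sum_kF_{ik}d_k=\sum_i\frac{\rho d_i}{d_i}=n\rho .$$
So $\rho(F)\le np$.

**Step 2: nonnegative $A$.** We remove the positivity assumption. Apply Step 1 to $A+\varepsilon\mathbf 1\mathbf 1^T$ with $\varepsilon>0$, and let $\varepsilon\to0^+$. The permanent, the matrix $F$ and the spectral radius are continuous in the entries, so $\rho(F)\le np$ for $A$. As $F=\mathrm{padj}(A)A$, this is the first claim.

**Step 3: the inequality for every positive vector $d$.** We bound the minimum by the spectral radius. Let $A\ge0$, $d>0$ and $\mu=\min_i(Fd)_i/d_i\ge0$. Then $Fd\ge\mu d$ entrywise. Since $F\ge0$, multiplication by $F$ preserves entrywise inequalities, and by induction $F^md\ge\mu^md$ for all $m$. With the maximum norm on vectors and the corresponding operator norm,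
$$\|F^m\|\,\|d\|_\infty\ge\|F^md\|_\infty\ge\mu^m\|d\|_\infty ,$$
so $\|F^m\|^{1/m}\ge\mu$, and Gelfand's formula gives $\mu\le\rho(F)\le np$. Since $(Fd)_i=\sum_j(Ad)_j\,\mathrm{per}(A(j|i))$, this is the displayed inequality of Theorem 3.

**Step 4: unit row sums suffice.** Here we specialize to Merris' inequality. If $A\ge0$ has row sums $1$, take $d=\mathbf 1$. Then $Ad=\mathbf 1$, and Step 3 reads $\min_is_i\le n\,\mathrm{per}(A)$. No condition on the column sums is used.

**Step 5: the constant $n$ is best possible.** It remains to check an equality case. For $A=J_n$ all columns are equal, so replacing one by another changes nothing and every $F_{ik}$ equals $\mathrm{per}(J_n)$. Thus $F=\mathrm{per}(J_n)\,\mathbf 1\mathbf 1^T$ and $\rho(F)=n\,\mathrm{per}(J_n)$, with $\mathrm{per}(J_n)=n!/n^n>0$. So $n$ cannot be replaced by a smaller constant. $\blacksquare$
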